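\title{Entropy numbers in the uniform norm of bivariate classes with small mixed smoothness}


\begin{abstract}
We determine the order of the entropy numbers $\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)$ of the classes of periodic functions of two variables with bounded mixed derivative in the range $2<q\le\infty$, $1/q<r\le 1/2$. The order is $k^{-r}\log k$ for $r<1/2$ and $k^{-1/2}\log k\,(\log\log k)^{1/2}$ for $r=1/2$; both follow from two-sided estimates that are uniform in $r$ up to the endpoint $r=1/2$. The upper bound combines a Gaussian covering estimate with a truncation of sample values. The lower bound comes from functions with about $2^m/m$ peaks, each of them a pile of order $m$ bumps on dyadic rectangles of different shapes, placed so that the rectangles overlap like independent random sets.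
\end{abstract}

\section{The problem and the result}\label{sec:intro}

Let $\mathbb T^2=[0,2\pi)^2$, let $L_q=L_q(\mathbb T^2)$ carry the norm $\|f\|_q=\big((2\pi)^{-2}\int_{\mathbb T^2}|f|^q\big)^{1/q}$, and let $(F*\varphi)(x)=(2\pi)^{-2}\int_{\mathbb T^2}F(x-y)\varphi(y)\,dy$. For $r>0$ and $\alpha\in\mathbb R$ the Bernoulli kernel in one variable is
\[
F_r(x,\alpha)=1+2\sum_{\nu=1}^\infty \nu^{-r}\cos(\nu x-\alpha\pi/2),
\]
and on $\mathbb T^2$ we put $F_r(x,\alpha)=F_r(x_1,\alpha)F_r(x_2,\alpha)$. The class of functions with bounded mixed derivative is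
\[
\mathbf W^r_{q,\alpha}=\{F_r(\cdot,\alpha)*\varphi:\ \|\varphi\|_q\le1\}.
\]
The univariate kernel has the Fourier coefficients
\begin{equation}\label{eq:lambda}
\lambda(0)=1,\qquad \lambda(\nu)=|\nu|^{-r}e^{-i\operatorname{sgn}(\nu)\alpha\pi/2}\quad(\nu\ne0),
\end{equation}
so $f=F_r(\cdot,\alpha)*\varphi$ means $\hat f(\nu)=\lambda(\nu_1)\lambda(\nu_2)\hat\varphi(\nu)$ for $\nu\in\mathbb Z^2$. For $r=\alpha=1$ we get $\lambda(\nu)=1/(i\nu)$, and $\hat\varphi(\nu)$ is the Fourier coefficient of $\partial_1\partial_2f$ whenever $\nu_1\nu_2\neq0$. In general $\varphi$ plays the role of the derivative of $f$ of order $r$ in each variable.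

For a set $A$ of functions, a Banach space $X$ with unit ball $B_X$ and an integer $k\ge0$, the $k$-th entropy number is
\[
\varepsilon_k(A,X)=\inf\Big\{\varepsilon>0:\ A\subset\bigcup_{j=1}^{2^k}(y^j+\varepsilon B_X)\ \text{ for some } y^1,\dots,y^{2^k}\in X\Big\},
\]
with $\varepsilon_k(A,X)=\infty$ if no such covering exists. The index of a center is a word of $k$ bits, so $\varepsilon_k(A,X)$ is the best accuracy with which every element of $A$ can be encoded by $k$ bits. We write $\varepsilon_k\asymp\phi(k)$ if $C_1\phi(k)\le\varepsilon_k\le C_2\phi(k)$ for all large $k$, with positive constants independent of $k$.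

The order of $\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)$ in two variables is known for $1<q\le2$, $r>1/q$, and for $2<q\le\infty$, $r>1/2$. The case of small smoothness remained and has been posed as an open problem: \emph{find the order of $\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)$ as $k\to\infty$ for $2<q\le\infty$ and $1/q<r\le1/2$.} Throughout, $\log=\log_2$.

\begin{theorem}\label{thm:order}
Let $2<q\le\infty$, $1/q<r\le\frac12$ and $\alpha\in\mathbb R$. Then
\[
\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)\asymp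
\begin{cases}
k^{-r}\log k, & 1/q<r<1/2,\\[2pt]
k^{-1/2}\log k\,(\log\log k)^{1/2}, & r=1/2.
\end{cases}
\]
\end{theorem}

The two cases are the two regimes of one function. Put
\[
\Phi_r(k)=k^{-r}\,\log k\,\Lambda_r(k)^{1/2},\qquad \Lambda_r(k)=\min\Big\{\log\log k,\ \frac1{1-2r}\Big\},
\]
where $\frac1{1-2r}=\infty$ for $r=\frac12$.

\begin{theorem}\label{thm:main}
\begin{itemize}
\item[(a)] Let $2<q\le\infty$ and $1/q<r_0\le\frac12$. There are $C,k_0$ depending only on $q,r_0$ such that $\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)\le C\Phi_r(k)$ for all $r\in[r_0,\frac12]$, $\alpha\in\mathbb R$, $k\ge k_0$.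
\item[(b)] Let $0<r_0\le\frac12$. There are $c>0$ and $k_0$ depending only on $r_0$ such that $\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)\ge c\,\Phi_r(k)$ for all $1\le q\le\infty$, $r\in[r_0,\frac12]$, $\alpha\in\mathbb R$, $k\ge k_0$.
\item[(c)] If $2<q<\infty$ and $0<r\le1/q$, then $\mathbf W^r_{q,\alpha}\not\subset L_\infty$.
\end{itemize}
\end{theorem}

Theorem~\ref{thm:order} follows from (a) and (b) with $r_0=r$: for fixed $r<\frac12$ we have $\Lambda_r(k)=\frac1{1-2r}$ for all large $k$, and $\Lambda_{1/2}(k)=\log\log k$. Part (c) says that the condition $r>1/q$ cannot be relaxed, since below it all entropy numbers are infinite.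

Functions may be real or complex. We prove the upper bound for complex functions; the real parts of the centers then cover the real class. The lower bound uses real functions and does not depend on where the centers lie. The letters $c,C$ denote positive constants that may change from line to line.

\section{Layers, and the order one would guess}\label{sec:layers}

The size $|\nu_1\nu_2|^{-r}$ of the symbol is nearly constant on dyadic boxes. Let $\rho_0=\{0\}$, let $\rho_u=\{\nu\in\mathbb Z:2^{u-1}\le|\nu|<2^u\}$ for $u\ge1$, and for $s\in\mathbb N_0^2$ let $\rho(s)=\rho_{s_1}\times\rho_{s_2}$ and $|s|=s_1+s_2$. Then $\#\rho(s)=2^{|s|}$. Since $|\lambda|\le 2^{r}2^{-ru}$ on $\rho_u$, we have for $0<r\le\frac12$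
\begin{equation}\label{eq:size}
|\lambda(\nu_1)\lambda(\nu_2)|\le 2\cdot2^{-r|s|}\qquad(\nu\in\rho(s)).
\end{equation}
Let $\delta_s$ be the Fourier projection onto $\rho(s)$. The $m$-th \emph{layer} of $f$ and of the class are
\[
f_m=\sum_{|s|=m}\delta_sf,\qquad \mathcal L_m=\{f_m:\ f\in\mathbf W^r_{q,\alpha}\}.
\]
The layer consists of $m+1$ boxes of different shapes and has $(m+1)2^m$ frequencies.

For $q\geq 2$ we have $\|\varphi\|_2\le1$, so $\mathcal L_m$ lies in an $L_2$-ball of radius $2\cdot 2^{-rm}$. The Gaussian covering estimate of Lemma~\ref{lem:gauss} below turns this into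
\begin{equation}\label{eq:window}
\varepsilon_k(\mathcal L_m,L_\infty)\le C\,m\,2^{-rm}\,(2^m/k)^{1/2}\qquad(m\ge1).
\end{equation}
A dimension count suggests that $k$ bits resolve the layers with $m2^m\lesssim k$ and that the first unresolved layer determines the error. For $2^m\approx k/\log k$ the right side of \eqref{eq:window} is $k^{-r}(\log k)^{r+1/2}$, and this is the order one would guess. But the right side of \eqref{eq:window} varies with $m$ like $2^{(1/2-r)m}$, which decreases only for $r>\frac12$. For $r<\frac12$ it increases, and at $2^m\approx k$ it reaches the larger value $k^{-r}\log k$. We shall see that the growth stops there: for $2^m>k$ the condition $\|\varphi\|_q\le1$ replaces the exponent $\frac12$ in \eqref{eq:window} by $1/q<r$. So the decisive layers lie in the \emph{window}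
\[
k/\log k\lesssim 2^m\le k,
\]
which contains about $\log\log k$ layers. The top $\Lambda_r(k)$ of them have comparable bounds in \eqref{eq:window}, since $2^{(1/2-r)m}$ changes by a bounded factor over $1/(1-2r)$ layers. The Gaussian estimate adds their contributions in $\ell_2$, and the result is the factor $\Lambda_r(k)^{1/2}$. At $r=\frac12$ the values at the bottom and at the top of the window coincide, and the true order exceeds both by $(\log\log k)^{1/2}$.

Section~\ref{sec:upper} makes this precise. The main work is to show that the class really contains $2^{k}$ functions at mutual distance of order $\Phi_r(k)$, although $k$ is smaller than the dimension of the layers involved. Section~\ref{sec:bumps} gives a criterion for a sum of bumps to lie in the class, Section~\ref{sec:lower} constructs the functions for $q<\infty$, and Section~\ref{sec:infty} passes to $q=\infty$. Part (c) is proved in Section~\ref{sec:range}.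

\section{Tools}\label{sec:tools}

\subsection*{The kernel} Let $0<r<1$ and $0<|x|\le\pi$. In $\sum_{\nu=1}^n\nu^{-r}e^{i\nu x}$ the terms with $\nu\le1/|x|$ contribute at most $|x|^{r-1}/(1-r)$. The remaining terms have decreasing coefficients smaller than $|x|^r$, and the sums of $e^{i\nu x}$ over intervals of $\nu$ are bounded by $1/|\sin(x/2)|\le\pi/|x|$; Abel summation bounds their contribution by $\pi|x|^{r-1}$ and shows that the series converges. By dominated convergence the series of $F_r(\cdot,\alpha)$ converges in $L_1$. Hence $F_r(\cdot,\alpha)\in L_1$, and \eqref{eq:lambda} holds.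

\subsection*{Marcinkiewicz multiplier theorem} Divide $\mathbb Z$ into the \emph{blocks} $\{0\}$ and $\pm[2^{v-1},2^v)$, $v\ge1$. Let $\mathsf m:\mathbb Z^2\to\mathbb C$ satisfy $|\mathsf m|\le A$. Suppose that on each product of two blocks the sum of $|\Delta_1\mathsf m|$ over the first variable (the second being fixed), the sum of $|\Delta_2\mathsf m|$ over the second variable (the first being fixed), and the double sum of $|\Delta_1\Delta_2\mathsf m|$ are at most $A$, the differences being taken inside the blocks. Then the operator $T_{\mathsf m}$ with $\widehat{T_{\mathsf m}h}=\mathsf m\hat h$ is bounded on $L_p(\mathbb T^2)$, $1<p<\infty$, with norm at most $C_pA$. We use it in this form: if on each product of blocks $\mathsf m$ is a sum of at most $J$ products $a(\nu_1)b(\nu_2)$ in which $a$ and $b$ have modulus and variation at most $A_0$ on their blocks, then all four quantities are at most $JA_0^2$, and $\|T_{\mathsf m}\|_{L_p\to L_p}\le C_pJA_0^2$.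

\subsection*{Khinchine's inequality} For $0<p<\infty$, finitely many complex numbers $z_u$ and independent random signs, $(\sum|z_u|^2)^{p/2}\le C_p\,\mathbb E|\sum\pm z_u|^p$. Applying this at each point and integrating, we obtain for finitely many functions $h_u$
\begin{equation}\label{eq:khin}
\Big\|\Big(\sum_u|h_u|^2\Big)^{1/2}\Big\|_p\le C_p\max_{\pm}\Big\|\sum_u\pm h_u\Big\|_p .
\end{equation}

\subsection*{Fefferman--Stein inequality} For the Hardy--Littlewood maximal operator $\mathcal M$ on $\mathbb R$ and $1<p<\infty$, $\|(\sum|\mathcal Mh_s|^2)^{1/2}\|_p\le C_p\|(\sum|h_s|^2)^{1/2}\|_p$. For periodic functions let $\mathcal Mh(x)$ be the supremum of the averages of $|h|$ over intervals of length at most $2\pi$ centered at $x$. For $x\in[0,2\pi)$ these intervals lie in $[-\pi,3\pi]$, so the periodic inequality follows from the one on $\mathbb R$ applied to $h_s1_{[-\pi,3\pi]}$. On $\mathbb T^2$ the inequality holds for the operator $\mathcal M_i$ acting in the variable $x_i$: apply it for each value of the other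 variable and integrate.

\subsection*{Bernstein's inequality} $\|t'\|_\infty\le N\|t\|_\infty$ for trigonometric polynomials $t$ of degree at most $N$.

\subsection*{Entropy numbers} They are non-increasing in $k$, non-decreasing in $A$, and $\varepsilon_k(aA,X)=|a|\varepsilon_k(A,X)$. We also use the following.
\begin{itemize}
\item[(E1)] $\varepsilon_{k_1+k_2}(A_1+A_2,X)\le\varepsilon_{k_1}(A_1,X)+\varepsilon_{k_2}(A_2,X)$ (add the centers), and $\varepsilon_0(A,X)\le\sup_{g\in A}\|g\|_X$.
\item[(E2)] If $A$ contains more than $2^k$ elements at mutual distance at least $\delta$, then $\varepsilon_k(A,X)\ge\delta/2$, because two of them share a ball of any covering.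
\item[(E3)] In a real normed space of dimension $D$ the unit ball is covered by $(1+2/\delta)^D$ balls of radius $\delta$. Indeed, the open balls of radius $\delta/2$ about a maximal $\delta$-separated subset are disjoint and lie in the ball of radius $1+\delta/2$; compare volumes.
\end{itemize}
Finally, $\log k$ and $\Lambda_r(k)$ are non-decreasing and $0<r\le\frac12$, so for an integer $a\ge1$ and all large $k$ (depending on $a$)
\begin{equation}\label{eq:Phi}
\Phi_r(\lfloor k/a\rfloor)\le(2a)^{1/2}\Phi_r(k),\qquad \Phi_r(ak)\ge a^{-1/2}\Phi_r(k).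
\end{equation}

\section{The upper bound}\label{sec:upper}

\subsection{Covering an ellipsoid of polynomials}

The basic estimate bounds the number of $L_\infty$-balls needed to cover a Euclidean ball by means of the expected $L_\infty$-norm of a Gaussian vector. It involves no dimension, only the $\ell_2$-norm of the semi-axes and the logarithm $M$ of the degree.

\begin{lemma}\label{lem:gauss}
Let $M\ge1$, let $\Gamma\subset[-2^M,2^M]^2\cap\mathbb Z^2$ be nonempty, let $b_\nu>0$ for $\nu\in\Gamma$, $\|b\|_2=(\sum_\Gamma b_\nu^2)^{1/2}$, and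
\[
E=\Big\{\sum_{\nu\in\Gamma}b_\nu c_\nu e^{i\nu\cdot x}:\ \sum_{\nu\in\Gamma}|c_\nu|^2\le1\Big\}.
\]
For every integer $K\ge1$ the set $E$ is covered by $2^K$ balls of $L_\infty$ with centers in $E$ and radius $C(M/K)^{1/2}\|b\|_2$, where $C$ is absolute.
\end{lemma}

\begin{proof}
On $H=\mathbb C^\Gamma\cong\mathbb R^{2\#\Gamma}$, with Euclidean norm $|\cdot|$ and unit ball $B_H$, consider the norm $|c|_X=\|\sum b_\nu c_\nu e^{i\nu\cdot x}\|_\infty$. Let $G$ be a standard Gaussian vector in $H$ with law $\gamma$, and $\mathcal E=\mathbb E|G|_X$.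

\emph{Bound for $\mathcal E$.} Take a product grid in $\mathbb T^2$ with spacing at most $2^{-M-1}$ in each variable; $\lceil 4\pi 2^{M}\rceil\le14\cdot2^M$ points per variable suffice. Let $t$ have spectrum in $\Gamma$. A nearest grid point differs from $x$ by at most $2^{-M-2}$ in each coordinate, so by Bernstein's inequality the values of $t$ at the two points differ by at most $2\cdot2^{-M-2}\cdot2^M\|t\|_\infty=\frac12\|t\|_\infty$. Hence $\|t\|_\infty$ is at most twice the maximum of $|t|$ on the grid. At each grid point the real and the imaginary part of $\sum b_\nu G_\nu e^{i\nu\cdot x}$ are centered Gaussian variables of variance $\|b\|_2^2$. For $n$ such variables $\xi_i$, independent or not, Jensen's inequality gives $\exp(u\,\mathbb E\max|\xi_i|)\le2n\exp(u^2\|b\|_2^2/2)$ for all $u>0$, and the optimal $u$ yields $\mathbb E\max|\xi_i|\le\|b\|_2\sqrt{2\ln(2n)}$. With $n\le(14\cdot2^M)^2$ we get $\mathcal E\le CM^{1/2}\|b\|_2$.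

\emph{Covering.} Let $z_1,\dots,z_J\in B_H$ be a maximal set with $|z_i-z_j|_X\ge\varepsilon$ for $i\ne j$. By maximality every point of $B_H$ is within $\varepsilon$ of some $z_i$. Let $B^\circ$ be the open unit ball of $|\cdot|_X$ and $\mu=4\mathcal E/\varepsilon$. The sets $z_i+\frac\varepsilon2B^\circ$ are disjoint, and so are their dilates $\mu z_i+2\mathcal EB^\circ$. For a symmetric set $A$, the substitution $y\mapsto-y$ gives
\[
\gamma(z+A)=e^{-|z|^2/2}\int_Ae^{-\langle z,y\rangle}d\gamma(y)=e^{-|z|^2/2}\int_A\cosh\langle z,y\rangle\,d\gamma(y)\ge e^{-|z|^2/2}\gamma(A),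
\]
and $\gamma(2\mathcal EB^\circ)=P(|G|_X<2\mathcal E)\ge\frac12$ by Markov's inequality. Therefore $1\ge\frac J2e^{-\mu^2/2}$, that is, $J\le2e^{8\mathcal E^2/\varepsilon^2}$. For $\varepsilon=5\mathcal EK^{-1/2}$ this reads $J\le2e^{8K/25}$. For $K\ge2$ we have $\ln2+\frac{8}{25}K\le K\ln2$, so $J\le2^K$; for $K=1$ we have $J\le2e^{8/25}<3$, so $J\le2$.
\end{proof}

Estimate \eqref{eq:window} is the case $M=m$, $\Gamma=\bigcup_{|s|=m}\rho(s)$, $b_\nu=2\cdot2^{-rm}$, where $\|b\|_2^2=4(m+1)2^{(1-2r)m}$.

\subsection{One layer}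

For $r\le\frac12$ the bounds \eqref{eq:window} are not summable in $m$, so above the window we must use $L_q$ instead of $L_2$. The idea is to represent each $\delta_sf$ by its values on a grid and to cut these values at a height $\tau$. The small values give a function with a trivial uniform bound. The large values are few, because the values are bounded in $\ell_q$; they give a function of small $L_2$-norm, to which Lemma~\ref{lem:gauss} applies.

Let $K_N\ge0$ be the Fej\'er kernel, $\hat K_N(\nu)=(1-|\nu|/N)_+$, and $\mathcal V_N=2K_{2N}-K_N$, so that $\hat{\mathcal V}_N(\nu)$ equals $1$ for $|\nu|\le N$, equals $2-|\nu|/N$ for $N\le|\nu|\le2N$, and vanishes for $|\nu|\ge2N$. Put $\mathcal A_u=\mathcal V_{2^u}-\mathcal V_{2^{u-2}}$ for $u\ge2$ and $\mathcal A_u=\mathcal V_{2^u}$ for $u=0,1$. Then $0\le\hat{\mathcal A}_u\le1$ and $\hat{\mathcal A}_u=1$ on $\rho_u$. A frequency $\nu\neq0$ in the spectrum of $\mathcal A_u$ satisfies $2^{u-2}<|\nu|<2^{u+1}$, and $\nu=0$ occurs only for $u=0,1$; so each frequency lies in the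 spectrum of at most three of the $\mathcal A_u$. All kernels and norms in the next lemma are univariate.

\begin{lemma}\label{lem:sampling}
Let $u\ge0$, $N=2^u$, $x_l=2\pi l/(4N)$ for $0\le l<4N$, and $1\le q<\infty$. Let $t$ have spectrum in $\rho_u$ and let $a_l\in\mathbb C$. Then
\begin{itemize}
\item[(i)] $t(x)=\frac1{4N}\sum_lt(x_l)\mathcal A_u(x-x_l)$;
\item[(ii)] $\frac1{4N}\sum_l|\mathcal A_u(x-x_l)|\le6$;
\item[(iii)] $\frac1{4N}\sum_l|t(x_l)|^q\le3^q\|t\|_q^q$;
\item[(iv)] $\big\|\frac1{4N}\sum_la_l\mathcal A_u(\cdot-x_l)\big\|_2^2\le\frac1{4N}\sum_l|a_l|^2$.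
\end{itemize}
\end{lemma}

\begin{proof}
The average over the points $x_l$ equals the mean value for every polynomial of degree less than $4N$. In $t(x)=(t*\mathcal A_u)(x)$ the integrand $t(y)\mathcal A_u(x-y)$ has degree less than $3N$ in $y$, which gives (i). We have $|\mathcal A_u|\le2K_{2N}+K_N+2K_{N/2}+K_{N/4}$, without the last two terms for $u\le1$; each Fej\'er kernel has degree less than $2N$ and mean $1$, which gives (ii). For (iii), $t=t*\mathcal V_N$ and $|\mathcal V_N|\le W:=2K_{2N}+K_N$, where $W$ has mean $3$. Jensen's inequality for the probability density $W/3$ gives $|t(x_l)|^q\le3^{q-1}(|t|^q*W)(x_l)$, and $\frac1{4N}\sum_lW(x_l-y)=3$ for every $y$. In (iv) the Fourier coefficients of the function are $\hat{\mathcal A}_u(\nu)\tilde a(\nu)$ with $\tilde a(\nu)=\frac1{4N}\sum_la_le^{-i\nu x_l}$. They vanish unless $|\nu|<2N$, these $\nu$ are distinct modulo $4N$, and the sum of $|\tilde a(\nu)|^2$ over a full set of residues is $\frac1{4N}\sum|a_l|^2$.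
\end{proof}

\begin{lemma}\label{lem:layer}
Let $2<q<\infty$, $0<r\le\frac12$, $m\ge1$. Then, with $C$ depending only on $q$,
\[
\sup_{g\in\mathcal L_m}\|g\|_\infty\le C\,m\,2^{-rm}2^{m/q},\qquad \varepsilon_K(\mathcal L_m,L_\infty)\le C\,m\,2^{-rm}(2^m/K)^{1/q}\quad(K\ge1).
\]
\end{lemma}

\begin{proof}
Let $f=F_r(\cdot,\alpha)*\varphi$, $\|\varphi\|_q\le1$, and $t_s=2^{rm}\delta_sf$ for $|s|=m$. The sum $\sum_{|s|=m}\pm t_s$ arises from $\varphi$ by a multiplier which on each product of blocks is $0$ or $\pm2^{rs_1}\lambda(\nu_1)\cdot2^{rs_2}\lambda(\nu_2)$. On a block each factor has constant argument and monotone modulus at most $\sqrt2$. By the multiplier theorem and \eqref{eq:khin}, $\|(\sum|t_s|^2)^{1/2}\|_q\le C$, and since $q\ge2$ the $\ell_q$-norm is at most the $\ell_2$-norm, so $\sum_{|s|=m}\|t_s\|_q^q\le C$.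

Let $\mathcal A_s=\mathcal A_{s_1}\otimes\mathcal A_{s_2}$, let $x_{s,l}$ run over the product grid of $4\cdot2^{s_1}\cdot4\cdot2^{s_2}=2^{m+4}$ points, and put $a_{s,l}=t_s(x_{s,l})$. Applying parts (i)--(iii) of Lemma~\ref{lem:sampling} in one variable after the other, we get
\[
t_s=2^{-m-4}\sum_la_{s,l}\mathcal A_s(\cdot-x_{s,l}),\qquad 2^{-m-4}\sum_l|\mathcal A_s(x-x_{s,l})|\le36,\qquad 2^{-m-4}\sum_{s,l}|a_{s,l}|^q\le C,
\]
and the proof of (iv) holds for the product grid without change. For an array $a=(a_{s,l})$ write $S(a)=2^{-m-4}\sum_{s,l}a_{s,l}\mathcal A_s(\cdot-x_{s,l})$. Then $2^{rm}f_m=S(a)$ and $\|S(a)\|_\infty\le36(m+1)\max|a_{s,l}|$. As $|a_{s,l}|\le C2^{m/q}$, the first claim follows.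

For $\tau>0$ split $a=a'+a''$ with $a'=a1_{|a|\le\tau}$. Then $\|S(a')\|_\infty\le36(m+1)\tau$. Since $|a''|^2\le\tau^{2-q}|a|^q$, we have $2^{-m-4}\sum|a''_{s,l}|^2\le C\tau^{2-q}$. Each frequency in $\mathbb Z^2$ lies in the spectrum of at most nine of the $\mathcal A_s$, so the Cauchy--Schwarz inequality at each frequency and (iv) give $\|S(a'')\|_2^2\le 9C\tau^{2-q}$. The spectrum of $S(a'')$ lies in the union $\Gamma^*$ of the $m+1$ boxes $|\nu_1|<2^{s_1+1}$, $|\nu_2|<2^{s_2+1}$; thus $\Gamma^*\subset[-2^{m+1},2^{m+1}]^2$ and $\#\Gamma^*\le16(m+1)2^m$. Lemma~\ref{lem:gauss} with $M=m+1$ and $b_\nu$ equal to a constant $C\tau^{1-q/2}$, together with (E1), gives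
\[
\varepsilon_K(2^{rm}\mathcal L_m,L_\infty)\le36(m+1)\tau+C\tau^{1-q/2}\,m\,(2^m/K)^{1/2}.
\]
The choice $\tau=(2^m/K)^{1/q}$ makes both terms of order $m(2^m/K)^{1/q}$.
\end{proof}

\subsection{Proof of Theorem~\ref{thm:main}(a)}

Since $\mathbf W^r_{\infty,\alpha}\subset\mathbf W^r_{q,\alpha}$, the case $q=\infty$ follows from the case $q=2/r_0$, for which $q\ge4$ and $1/q<r_0$. So let $2<q<\infty$ and $\theta=r_0-1/q>0$; constants depend only on $q,r_0$. Let $r\in[r_0,\frac12]$. By Lemma~\ref{lem:layer}, $\|f_m\|_\infty\le Cm2^{-\theta m}$, so $\sum_mf_m$ converges uniformly; its sum has the Fourier coefficients of $f$ and hence equals $f$. Given $k\ge16$, let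
\[
n=\lfloor\log k\rfloor,\qquad n_0=n-\lceil\log n\rceil,
\]
so that $2^n\le k<2^{n+1}$ and $(n_0+1)2^{n_0}\le n\cdot2^n/n\le k$. We encode separately the layers below the window ($m\le n_0$), in the window ($n_0<m\le n$) and above it ($m>n$).

\emph{Below the window} we can afford more bits than dimensions. By \eqref{eq:size} and $\|\varphi\|_2\le1$, $\mathcal L_m$ lies in $2\cdot2^{-rm}$ times the $L_2$-ball of the space of polynomials with spectrum in $\bigcup_{|s|=m}\rho(s)$, of real dimension $D_m=2(m+1)2^m$. Lemma~\ref{lem:gauss} with $M=\max\{m,1\}$, $K=D_m$ and $\|b\|_2^2=2D_m2^{-2rm}$ covers it by $2^{D_m}$ balls of radius $C(m+1)^{1/2}2^{-rm}$ with centers in that space. The traces of these balls on the space are balls of a $D_m$-dimensional normed space, and by (E3) each is covered by $(1+2^{t+1})^{D_m}\le2^{(t+2)D_m}$ balls of $2^{-t}$ times the radius. So $\varepsilon_{(t+3)D_m}(\mathcal L_m,L_\infty)\le C(m+1)^{1/2}2^{-rm}2^{-t}$. Take $t=n_0-m$. The number of bits is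
\[
\sum_{m=0}^{n_0}2(m+1)2^m(n_0-m+3)\le2(n_0+1)2^{n_0}\sum_{t\ge0}2^{-t}(t+3)=16(n_0+1)2^{n_0}\le16k,
\]
and since $2^{-rn_0}\le(2n)^r2^{-rn}$ and $r\le\frac12$, the error is at most
\[
Cn^{1/2}2^{-rn_0}\sum_{t\ge0}2^{-(1-r)t}\le Cn^{1/2+r}2^{-rn}\le Cn2^{-rn}.
\]

\emph{In the window} we apply Lemma~\ref{lem:gauss} once to all layers together, with $M=n$, $K=k$ and $b_\nu=2\cdot2^{-r|s|}$ on $\rho(s)$, $n_0<|s|\le n$. The sum of these layers of $f$ lies in $E$, because $|\hat f(\nu)|/b_\nu\le|\hat\varphi(\nu)|$. By concavity $1-2^{-x}\ge x/2$ on $[0,1]$, so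
\[
\|b\|_2^2=4\sum_{n_0<m\le n}(m+1)2^{(1-2r)m}\le4(n+1)2^{(1-2r)n}\min\Big\{\lceil\log n\rceil,\frac2{1-2r}\Big\}\le Cn2^{(1-2r)n}\Lambda_r(k),
\]
where we used $\lceil\log n\rceil\le2\log\log k$. With $k$ bits the error is at most $C(n/k)^{1/2}\|b\|_2\le Cn2^{-rn}\Lambda_r(k)^{1/2}$.

\emph{Above the window} the number of bits per layer must decrease geometrically, but slowly enough that Lemma~\ref{lem:layer} still gives summable errors. Let $\eta=q\theta/2$, $m=n+i$ with $i\ge1$, and $K_m=\lfloor k2^{-\eta i}\rfloor$; then $\sum_mK_m\le k/(2^\eta-1)$. If $K_m\ge1$, then $K_m\ge k2^{-\eta i}/2$, so $2^m/K_m\le2\cdot2^{(1+\eta)i}$ and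
\[
\varepsilon_{K_m}(\mathcal L_m,L_\infty)\le C(n+i)2^{-rn}2^{-(r-1/q-\eta/q)i}\le C(n+i)2^{-rn}2^{-\theta i/2}.
\]
If $K_m=0$, then $2^n\le k<2^{\eta i}$, so $n/q<\theta i/2$, and the single center $0$ gives the error
\[
C(n+i)2^{-rn}2^{n/q-(r-1/q)i}\le C(n+i)2^{-rn}2^{-\theta i/2}.
\]
Only finitely many $K_m$ are positive, and the sum of all layers with $K_m=0$ is covered by one ball about $0$. Since $n+i\le n(1+i)$, the total error is at most $Cn2^{-rn}$.

By (E1) and $\Lambda_r(k)\ge1$, there is an integer $C_0=C_0(q,r_0)$ with $\varepsilon_{C_0k}(\mathbf W^r_{q,\alpha},L_\infty)\le Cn2^{-rn}\Lambda_r(k)^{1/2}\le C\Phi_r(k)$. Replacing $k$ by $\lfloor k/C_0\rfloor$ and using \eqref{eq:Phi} proves (a). \qed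

\begin{remark}
The hypothesis $r>1/q$ enters only through the decay of the high layers. The hypothesis $r\le\frac12$ is needed in the step $n^{1/2+r}\le n$: for $r>\frac12$ the error from the layers below the window would exceed $n2^{-rn}$.
\end{remark}

\section{Sums of localized bumps}\label{sec:bumps}

The functions in the lower bound are sums of smooth bumps on rectangles with sides $2^{-s_1},2^{-s_2}$. We control the supports of the bumps, not their spectra, so we need a bound of $\|\varphi\|_q$ in terms of the supports. A bump of shape $s$ has frequencies in all boxes, but its part in the box $u$, weighted by $2^{r|u|}$, decays geometrically in $|u_i-s_i|$: for $u_i<s_i$ because $r\ge r_0>0$, and for $u_i>s_i$ because one derivative is available and $r\le\frac12<1$.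

\begin{lemma}\label{lem:bumps}
Let $1<q<\infty$ and $0<r_0\le r\le\frac12$. Let $\mathcal S\subset\mathbb N_0^2$ be finite, and for $s\in\mathcal S$ let $U_s\subset\mathbb T^2$ be measurable, $\beta_s\in\mathbb R$, and $g_s\in C^\infty(\mathbb T^2)$ with
\[
|g_s|\le A1_{U_s},\quad|\partial_1g_s|\le A2^{s_1}1_{U_s},\quad|\partial_2g_s|\le A2^{s_2}1_{U_s},\quad|\partial_1\partial_2g_s|\le A2^{|s|}1_{U_s}.
\]
Then $f=\sum_{s}\beta_sg_s$ has the form $F_r(\cdot,\alpha)*\varphi$, with $\varphi$ real if $f$ is real, and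
\[
\|\varphi\|_q\le C(q,r_0)\,A\,\Big\|\Big(\sum_{s\in\mathcal S}2^{2r|s|}\beta_s^21_{U_s}\Big)^{1/2}\Big\|_q .
\]
\end{lemma}

\begin{proof}
\emph{A smooth dyadic partition.} Fix an even real $\chi\in C_c^\infty(-2,2)$ with $\chi=1$ on $[-1,1]$, and let $\Psi(\xi)=\chi(\xi)-\chi(2\xi)$. Define univariate polynomials by $\hat\eta_0(\nu)=\chi(\nu)$ and $\hat\eta_u(\nu)=\Psi(2^{-u}\nu)$, $u\ge1$. The sum telescopes, $\sum_u\hat\eta_u=1$; moreover $\hat\eta_0$ vanishes unless $|\nu|\le1$, and $\hat\eta_u$ vanishes unless $2^{u-1}<|\nu|<2^{u+1}$ for $u\ge1$.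

\emph{Kernel bounds.} Let $\omega_u(x)=2^u(1+2^u|x|)^{-2}$. For $\Xi\in C_c^\infty(\mathbb R)$ the function $\check\Xi(y)=\int\Xi(\xi)e^{i\xi y}d\xi$ is bounded by $C(1+|y|)^{-2}$, and Poisson summation gives, for $|x|\le\pi$,
\[
\Big|\sum_\nu\Xi(2^{-u}\nu)e^{i\nu x}\Big|=\Big|\sum_{j\in\mathbb Z}2^u\check\Xi\big(2^u(x+2\pi j)\big)\Big|\le C\sum_{j\in\mathbb Z}\omega_u(x+2\pi j)\le C\omega_u(x).
\]
In the last step, for $j\ne0$ we have $1+2^u|x+2\pi j|\ge(2|j|-1)2^u\pi\ge\frac12(2|j|-1)(1+2^u|x|)$, and $\sum_{j\ne0}(2|j|-1)^{-2}<\infty$. With $\Xi=\chi$ or $\Psi$ we get $|\eta_u|\le C\omega_u$. Since $\Psi$ vanishes near $0$, the function $\Xi(\xi)=\Psi(\xi)/(i\xi)$ is in $C_c^\infty$; so for $u\ge1$ we have $\eta_u=\zeta_u'$ with $\hat\zeta_u(\nu)=2^{-u}\Xi(2^{-u}\nu)$ and $|\zeta_u|\le C2^{-u}\omega_u$. Writing $\omega_u(y)=\omega_u(\pi)+\int_{|y|}^\pi(-\omega_u'(t))\,dt$ exhibits $\omega_u$ on $[-\pi,\pi]$ as a positive superposition of indicators of intervals $[-t,t]$, hence $\int_{-\pi}^\pi\omega_u(y)|h(x-y)|\,dy\le\mathcal Mh(x)\int_{-\pi}^\pi\omega_u\le2\mathcal Mh(x)$.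

\emph{The square function of $f$.} For $u\in\mathbb N_0^2$ let $\eta_u=\eta_{u_1}\otimes\eta_{u_2}$. In each variable with $u_i>s_i$ (so $u_i\ge1$) integrate by parts, replacing $\eta_{u_i}$ by $\zeta_{u_i}$ and differentiating $g_s$ in $x_i$; this gains $2^{-u_i}$ and costs $2^{s_i}$. Bounding the convolution first in $x_2$ and then in $x_1$, we obtain
\[
|\eta_u*g_s|\le CA\prod_{i=1}^2\min(1,2^{s_i-u_i})\ \mathcal M_1\mathcal M_21_{U_s}.
\]
For $u_i\le s_i$ the quantity $2^{r(u_i-s_i)}\min(1,2^{s_i-u_i})$ equals $2^{-r|u_i-s_i|}$, for $u_i>s_i$ it equals $2^{-(1-r)|u_i-s_i|}$, and in both cases it is at most $2^{-r_0|u_i-s_i|}$. Hence $2^{r|u|}|\eta_u*f|$ is bounded by $CA$ times the convolution on $\mathbb Z^2$ of the summable sequence $2^{-r_0(|j_1|+|j_2|)}$ with the sequence $2^{r|s|}|\beta_s|\mathcal M_1\mathcal M_21_{U_s}$. Young's inequality $\ell_1*\ell_2\subset\ell_2$ at each point, and then the Fefferman--Stein inequality for $\mathcal M_1$ and for $\mathcal M_2$, give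
\begin{equation}\label{eq:square}
\Big\|\Big(\sum_u2^{2r|u|}|\eta_u*f|^2\Big)^{1/2}\Big\|_q\le C(q,r_0)A\Big\|\Big(\sum_s2^{2r|s|}\beta_s^21_{U_s}\Big)^{1/2}\Big\|_q .
\end{equation}

\emph{Duality.} Define $\varphi$ by $\hat\varphi(\nu)=\hat f(\nu)/(\lambda(\nu_1)\lambda(\nu_2))$. As $f$ is smooth and $1/\lambda$ grows polynomially, $\varphi$ is smooth and $f=F_r(\cdot,\alpha)*\varphi$; it is real if $f$ is, because $\lambda(-\nu)=\overline{\lambda(\nu)}$. In one variable let $\kappa_u=\hat\eta_{u-1}+\hat\eta_u+\hat\eta_{u+1}$ with $\hat\eta_{-1}=0$. The supports of $\hat\eta_u$ and $\hat\eta_v$ are disjoint for $|u-v|\ge2$, so $\kappa_u=1$ where $\hat\eta_u\neq0$. Let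
\[
\mathsf m_u(\nu)=\prod_{i=1}^2\frac{2^{-ru_i}\kappa_{u_i}(\nu_i)}{\overline{\lambda(\nu_i)}}\qquad(u\in\mathbb N_0^2).
\]
For a trigonometric polynomial $h$ with $\|h\|_{q'}\le1$, where $1/q+1/q'=1$, only finitely many $T_{\mathsf m_u}h$ are nonzero, and Parseval's identity gives
\[
\langle\varphi,h\rangle=\sum_u\sum_\nu\hat\eta_u(\nu)\hat\varphi(\nu)\overline{\hat h(\nu)}=\sum_u\big\langle2^{r|u|}\eta_u*f,\ T_{\mathsf m_u}h\big\rangle .
\]
We check the multiplier condition for $\sum_u\pm\mathsf m_u$. The function $\kappa_u$ equals $\chi(2^{-u-1}\nu)$ for $u\le1$ and $\chi(2^{-u-1}\nu)-\chi(2^{-u+2}\nu)$ for $u\ge2$, so its modulus and variation are bounded in terms of $\chi$. It vanishes for $|\nu|\ge2^{u+2}$, and for $u\ge2$ also for $|\nu|\le2^{u-2}$. So only $u\in[v-2,v+1]$ meet the block $\pm[2^{v-1},2^v)$ and only $u\le1$ meet $\{0\}$. For these $u$ the factor $2^{-ru}/\overline{\lambda(\nu)}$ has constant argument on the block and monotone modulus at most $2^{2r}\le2$. Thus on each product of blocks there are at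 most $16$ tensor products with absolutely bounded moduli and variations. The multiplier theorem and \eqref{eq:khin} give $\|(\sum|T_{\mathsf m_u}h|^2)^{1/2}\|_{q'}\le C_q$. By the Cauchy--Schwarz inequality in $u$ and H\"older's inequality in $x$, $|\langle\varphi,h\rangle|$ is at most $C_q$ times the left side of \eqref{eq:square}. Polynomials are dense in $L_{q'}$, and the lemma follows.
\end{proof}

\section{The lower bound for $1<q<\infty$}\label{sec:lower}

\begin{proposition}\label{prop:lower}
Let $1<q<\infty$ and $0<r_0\le\frac12$. Then $\varepsilon_k(\mathbf W^r_{q,\alpha},L_\infty)\ge c\,\Phi_r(k)$ for all $r\in[r_0,\frac12]$, $\alpha\in\mathbb R$, $k\ge k_0$, where $c>0$ and $k_0$ depend only on $q,r_0$.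
\end{proposition}

In this section we identify $\mathbb T^2$ with $[0,1)^2$ by $x\mapsto x/2\pi$. The normalized measure becomes Lebesgue measure, which we regard as the law of a point with independent uniform binary digits; dyadic rationals have their terminating expansions. For $z\in[0,1)^2$ and $s\in\mathbb N_0^2$ let $R_s(z)$ be the half-open dyadic rectangle with sides $2^{-s_1},2^{-s_2}$ that contains $z$. Thus $x\in R_s(z)$ if and only if $x_1,z_1$ share their first $s_1$ digits and $x_2,z_2$ share their first $s_2$ digits. Fix $\psi\in C_c^\infty(0,1)$ with $0\le\psi\le1$ and $\psi=1$ on $[\frac14,\frac34]$, and let $\psi_R$ be the product of the two copies of $\psi$ scaled to the sides of $R$. A sum of bumps $\psi_R$ over disjoint rectangles of shape $s$ satisfies the hypotheses of Lemma~\ref{lem:bumps} with $U_s$ the union of the rectangles and $A=\max\{1,\|\psi'\|_\infty\}^2$.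

\subsection{One peak}

\begin{example}\label{ex:peak}
Let $z=(\frac13,\frac13)$ and $f=2^{-rm}\sum_{|s|=m}\psi_{R_s(z)}$. The relative position of $\frac13$ in a dyadic interval of length $2^{-u}$ is the fractional part of $2^u/3$, which is $\frac13$ or $\frac23$. So all bumps equal $1$ at $z$, and $f(z)=(m+1)2^{-rm}$. The function under the square root in Lemma~\ref{lem:bumps} is the number $H(x)$ of rectangles $R_s(z)$, $|s|=m$, that contain $x$. Let $a$ and $b$ be the lengths of the longest common prefixes of $x_1,z_1$ and of $x_2,z_2$. Then $x\in R_s(z)$ if and only if $m-b\le s_1\le a$, so $H\le(a+b-m+1)_+$. The variables $a,b$ are independent with $P(a=i)=2^{-i-1}$, hence $P(a+b=l)=(l+1)2^{-l-2}$ and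
\[
\mathbb EH^{q/2}\le\sum_{t\ge0}(t+1)^{q/2}(m+t+1)2^{-m-t-2}\le C_q(m+1)2^{-m}.
\]
For $m=2$ the three rectangles are $[0,1)\times[\frac14,\frac12)$, $[0,\frac12)^2$ and $[\frac14,\frac12)\times[0,1)$; each has area $\frac14$, and all three meet in the square $[\frac14,\frac12)^2$ of area $\frac1{16}$. In general the total area $\mathbb EH$ is $(m+1)2^{-m}$, and the higher moments are no larger in order, because overlaps of multiplicity $t$ are exponentially rare in $t$.
\end{example}

One peak of height $m2^{-rm}$ thus uses a fraction $m2^{-m}$ of the budget $\|\varphi\|_q^q\le1$. This suggests that $2^m/m$ peaks fit into the class, provided their rectangles overlap no more than independent random sets would. The rectangles of a peak depend on the first $m$ digits of both coordinates, so a peak can carry order $m$ bits, and all peaks together order $2^m$ bits. With $2^m\approx k$ this is the lower bound $k^{-r}\log k$.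

The factor $\Lambda_r^{1/2}$ comes from using the layers $|s|=m-v$, $0\le v\le V$, all with one coefficient $\beta$. The height of a peak is multiplied by about $V+1$. The function under the square root now has, for one peak, the mean
\[
\beta^2\sum_{v=0}^V2^{2r(m-v)}(m-v+1)2^{v-m}\le\beta^22^{2rm}(m+1)2^{-m}\sum_{v=0}^V2^{(1-2r)v},
\]
and the last sum is at most $2(V+1)$ if $(1-2r)V\le1$. So $\beta$ has to shrink only by $(V+1)^{-1/2}$, and the height gains $(V+1)^{1/2}$. There is a second restriction: $2^m/m$ rectangles of area $2^{v-m}$ can be disjoint only if $2^v\le m$. Together, $V\lesssim\min\{\log m,\frac1{1-2r}\}$, which is $\Lambda_r$.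

It remains to place the peaks. We need a family of $2^{c2^m}$ sets of peaks such that in \emph{every} set the overlaps have bounded moments, and for \emph{every} two sets most peaks of one lie outside most rectangles of the other.

\subsection{The peaks}

Let $m>2^{21}$ and
\[
w=\lceil\log m\rceil,\quad B=2^w,\quad N=\lfloor m/w\rfloor,\quad w_0=m-wN,\quad V=\Big\lfloor\min\Big\{\frac w8,\frac1{1-2r}\Big\}\Big\rfloor .
\]
Then $m\le B<2m$, $0\le w_0<w$, $w\ge22$ and $8w\le m$. We cut the digits into blocks of length $w$, because a prescribed block has probability $1/B\approx1/m$, the fraction of the area that the rectangles of one shape should cover. Write the digits of $x_1$ as blocks $X_0$ ($w_0$ digits), $X_1,\dots,X_{N-1}$ ($w$ digits each), then the rest. Write the digits of $x_2$ as blocks $Y_{N-1},Y_{N-2},\dots,Y_1$ ($w$ digits each, \emph{in this order}), then the rest. Let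
\[
\mathcal J=\{j\text{ even}:\ 2\le j\le N-2\},\qquad \frac{N-3}2\le\#\mathcal J\le\frac N2 .
\]
Since $wN>m-w$ and $8w\le m$,
\begin{equation}\label{eq:J}
\frac m4\le\frac{m-4w}2\le w\,\#\mathcal J\le\frac m2 .
\end{equation}
For $j\in\mathcal J$ a \emph{cell} of type $j$ is a dyadic rectangle $P=(X_0,\dots,X_j;Y_{j+1},\dots,Y_{N-1})$, that is, the set of points for which these blocks have prescribed values. It prescribes $w_0+jw+(N-1-j)w=m-w$ digits, so the set $\mathcal P_j$ of these cells is a partition of $[0,1)^2$ into $2^{m-w}$ rectangles. Let $P_j(x)$ be the cell containing $x$. Omitting the last block of $x_2$ we get the rectangles $P^-=(X_0,\dots,X_j;Y_{j+2},\dots,Y_{N-1})$, which form a set $\mathcal P_j^-$; we write $P=(P^-,y)$ with $y=Y_{j+1}$.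

A \emph{configuration} is a family $\sigma=(\sigma_j)_{j\in\mathcal J}$ of maps $\sigma_j:\mathcal P_j\to\{0,1\}^w$ such that $y\mapsto\sigma_j(P^-,y)$ is a permutation of $\{0,1\}^w$ for each $P^-\in\mathcal P_j^-$. For each $P\in\mathcal P_2$ define a point $z$ as follows. Its blocks $X_0,X_1,X_2,Y_3,\dots,Y_{N-1}$ are those of $P$. We put $Y_2=X_2$, and $X_j=Y_j$ for $j\in\mathcal J$, $j\ge4$. Then, in increasing order of $j\in\mathcal J$, we put $X_{j+1}=\sigma_j(X_0,\dots,X_j;Y_{j+1},\dots,Y_{N-1})$; all arguments are already defined. All other digits are $0$. The set $Z_\sigma$ of these points is the set of \emph{peaks}. By construction every $z\in Z_\sigma$ satisfies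
\begin{equation}\label{eq:ties}
Y_j(z)=X_j(z),\qquad X_{j+1}(z)=\sigma_j(P_j(z))\qquad(j\in\mathcal J);
\end{equation}
see Figure~\ref{fig:blocks}. The maps $\sigma_j$ carry the information. The permutation property spreads the peaks evenly over the cells of all types at once (Lemma~\ref{lem:net}). The ties $Y_j=X_j$ and the use of every second $j$ make the overlaps of different types independent (Lemma~\ref{lem:norm}).

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.1]
\foreach \n in {0,...,4} \fill[gray!25] (\n,1.3) rectangle (\n+1,1.9);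
\foreach \n in {5,6,7} \fill[gray!25] (\n,0) rectangle (\n+1,0.6);
\foreach \n in {0,...,7} {\draw (\n,1.3) rectangle (\n+1,1.9); \node at (\n+0.5,1.6) {$X_{\n}$};}
\foreach \n in {1,...,7} {\draw (\n,0) rectangle (\n+1,0.6); \node at (\n+0.5,0.3) {$Y_{\n}$};}
\foreach \n in {2,4,6} {\draw[double] (\n+0.5,0.68) -- (\n+0.5,1.22); \draw[->] (\n+1.5,0.68) -- node[right] {$\sigma_{\n}$} (\n+1.5,1.22);}
\draw[->] (0,2.15) -- node[above] {digits of $x_1$} (8,2.15);
\draw[->] (8,-0.25) -- node[below] {digits of $x_2$} (1,-0.25);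
\end{tikzpicture}
\caption{The digit blocks of a peak for $N=8$, $\mathcal J=\{2,4,6\}$. The digits of $x_1$ are read from left to right, those of $x_2$ from right to left. In the columns $j\in\mathcal J$ the two blocks are equal; in the columns $j+1$ the upper block is the image of the lower one under a permutation that depends on the other blocks of the cell of type $j$. The shaded blocks determine the cell of type $4$.}
\label{fig:blocks}
\end{figure}

\begin{lemma}\label{lem:net}
For each $j\in\mathcal J$ the maps $z\mapsto P_j(z)$ from $Z_\sigma$ to $\mathcal P_j$ and $z\mapsto(P_j^-(z),X_{j+1}(z))$ from $Z_\sigma$ to $\mathcal P_j^-\times\{0,1\}^w$ are bijections. In particular every cell of every type contains exactly one peak, and the pair $(X_j(z),X_{j+1}(z))$ takes each value equally often on $Z_\sigma$.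
\end{lemma}

\begin{proof}
For $j=2$ the first map is a bijection, since the peak built from $P$ lies in $P$. If the first map is a bijection for some $j$, so is the second: by \eqref{eq:ties} it is the composition of the first with $(P^-,y)\mapsto(P^-,\sigma_j(P^-,y))$, which is a bijection by the permutation property. If also $j+2\in\mathcal J$, the value of the second map is the list $X_0,\dots,X_{j+1},Y_{j+2},\dots,Y_{N-1}$, and since $Y_{j+2}=X_{j+2}$ on $Z_\sigma$, reading the entry $Y_{j+2}$ as $X_{j+2}$ turns it into $P_{j+2}(z)$. So the first map is a bijection for $j+2$. The last claim holds because $X_j$ is one of the blocks of $P_j^-$.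
\end{proof}

We now choose the shapes. Let $I=\{i\in\mathbb N:\frac w2<i\le\frac{3w}4\}$, so $\#I\ge\frac w4-1\ge\frac w8$, and let $h=\min I=\lfloor w/2\rfloor+1\ge12$. For $j\in\mathcal J$, $i\in I$, $0\le v\le V$ put $i'=w-i-v$, so that $\frac w8\le i'<\frac w2$, and
\[
s=s(j,i,v)=\big(w_0+jw+i,\ (N-1-j)w+i'\big),\qquad|s|=m-v .
\]
The map $(j,i,v)\mapsto s$ is injective, because $0<i<w$ lets us read $j$ and $i$ from $s_1$, and $|s|$ gives $v$; let $\mathcal S$ be its range. The rectangle $R_s(z)$ consists of the points of $P_j(z)$ that share with $z$ the first $i$ digits of $X_{j+1}$ and the first $i'$ digits of $Y_j$. The restriction $i>w/2$ makes the rectangle depend on at least half of the digits chosen by $\sigma_j$, and $i\le3w/4$ leaves room for $i'>0$. Define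
\[
g_s^\sigma=\sum_{z\in Z_\sigma}\psi_{R_s(z)},\qquad f_\sigma=\beta\sum_{s\in\mathcal S}g_s^\sigma,\qquad\beta=2^{-rm}(V+1)^{-1/2}.
\]
By Lemma~\ref{lem:net} the rectangles $R_s(z)$, $z\in Z_\sigma$, lie in different cells of type $j$. So they are disjoint, $0\le g_s^\sigma\le1_{U_s}$ with $U_s=\bigcup_zR_s(z)$, and a point $x$ can only lie in the rectangle of the peak in $P_j(x)$.

\subsection{The functions lie in the class}

\begin{lemma}\label{lem:norm}
There is $C_2=C_2(q,r_0)$ such that $f_\sigma\in C_2\mathbf W^r_{q,\alpha}$ for every configuration $\sigma$.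
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:bumps} it suffices to bound $\mathbb EH^{q/2}$ for a uniform random point $x$, where
\[
H=\sum_{s\in\mathcal S}2^{2r|s|}\beta^21_{U_s}(x)=\sum_{j\in\mathcal J}\frac1{V+1}\sum_{v=0}^V2^{-2rv}\,\#\{i\in I:\ x\in U_{s(j,i,v)}\}.
\]
All blocks below are those of $x$. By \eqref{eq:ties}, the peak in $P_j(x)$ has the block $\sigma_j(P_j(x))$ in the position of $X_{j+1}$ and the block $X_j$ in the position of $Y_j$. Let $a_j$ be the length of the longest common prefix of $X_{j+1}$ and $\sigma_j(P_j(x))$, let $b_j$ be that of $Y_j$ and $X_j$, and let $d_j=a_j+b_j-w$. As in Example~\ref{ex:peak}, $x\in U_{s(j,i,v)}$ if and only if $w-v-b_j\le i\le a_j$, and at most $(d_j+v+1)_+$ integers $i$ satisfy this. Hence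
\[
H\le\sum_{j\in\mathcal J}\Theta(d_j),\qquad\Theta(d)=\frac1{V+1}\sum_{v=0}^V2^{-2rv}(d+v+1)_+ .
\]

\emph{The $d_j$ are independent.} Condition on $x_2$ and $X_0,\dots,X_{j-1}$. Then $Y_j$ is fixed and $X_j$ is uniform, so $P(b_j\ge b)=2^{-b}$ for $0\le b\le w$; here the tie $Y_j=X_j$ of the peaks is used. Given also $X_j$, the word $\sigma_j(P_j(x))$ is fixed and $X_{j+1}$ is uniform, so $P(a_j\ge a)=2^{-a}$ for $0\le a\le w$, whatever $X_j$ and $\sigma$ are. Thus $a_j,b_j$ are conditionally independent and the conditional law of $d_j$ does not depend on the conditioning. For $j'<j$ in $\mathcal J$, $d_{j'}$ is a function of $x_2,X_0,\dots,X_{j'+1}$, and $j'+1\le j-1$ because both indices are even. So $d_j$ is independent of $(d_{j'})_{j'<j}$. Moreover,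
\[
P(d_j=d)\le\sum_{a=0}^w2^{-a}2^{-(w+d-a)}=(w+1)2^{-w-d}.
\]

\emph{Exponential moment.} Let $C_1=\sum_{v\ge0}2^{-2r_0v}(v+1)$. If $d\ge0$, then $d+v+1\le(d+1)(v+1)$, so $\Theta(d)\le C_1(d+1)$ and $e^{\Theta(d)/(2C_1)}\le e^{(d+1)/2}$. If $d=-l$ with $1\le l\le V$, then
\[
\Theta(-l)=\frac1{V+1}\sum_{v=l}^V2^{-2rv}(v-l+1)\le\frac{C_12^{-2rl}}{V+1},
\]
and $e^y-1\le2y$ on $[0,1]$ gives $e^{\Theta(-l)/(2C_1)}-1\le(V+1)^{-1}2^{-2rl}$. If $d<-V$, then $\Theta(d)=0$. Therefore
\[
\mathbb Ee^{\Theta(d_j)/(2C_1)}-1\le(w+1)2^{-w}\Big[\sum_{d\ge0}2^{-d}e^{(d+1)/2}+\frac1{V+1}\sum_{l=1}^V2^{(1-2r)l}\Big]\le C(w+1)2^{-w}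
\]
with an absolute $C$: the first series converges as $e^{1/2}<2$, and the second term is at most $2$ as $(1-2r)V\le1$. By \eqref{eq:J} and $2^w\ge m$ we have $\#\mathcal J\,(w+1)2^{-w}\le\frac{w+1}{2w}\le1$. Independence gives $\mathbb Ee^{H/(2C_1)}\le e^{C}$, and so $\mathbb EH^{q/2}\le C(q,r_0)$.
\end{proof}

\subsection{Separation}

There are $Q=\#\mathcal J\,2^{m-w}$ pairs $(j,P)$ with $j\in\mathcal J$, $P\in\mathcal P_j$. Two configurations $\sigma,\sigma'$ \emph{agree} at $(j,P)$ if $\sigma_j(P)$ and $\sigma'_j(P)$ have the same first $h$ digits. Unlike the point in Example~\ref{ex:peak}, a peak need not lie in the middle of its rectangles, and we cannot name one peak at which $f_\sigma-f_{\sigma'}$ is large. We therefore average over all peaks of $\sigma$.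

\begin{lemma}\label{lem:sep}
If $\sigma,\sigma'$ agree at fewer than $Q/8$ pairs, then $\|f_\sigma-f_{\sigma'}\|_\infty\ge\frac1{256}\,m\,2^{-rm}(V+1)^{1/2}$.
\end{lemma}

\begin{proof}
Let $\mathbb E_\sigma$ be the average over $z\in Z_\sigma$ and fix $s=s(j,i,v)$. We have $g_s^\sigma(z)=\psi_{R_s(z)}(z)$, and this is $1$ if both coordinates of $z$ lie in the middle halves of the sides. The first coordinate does if the digits $i+1,i+2$ of $X_{j+1}(z)$ are $01$ or $10$, the second if the digits $i'+1,i'+2$ of $Y_j(z)=X_j(z)$ are $01$ or $10$; these digits exist because $i+2\le w$ and $i'+2\le w$. By the last claim of Lemma~\ref{lem:net}, a quarter of the peaks satisfy both conditions. So $\mathbb E_\sigma g_s^\sigma\ge\frac14$ and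
\[
\mathbb E_\sigma f_\sigma\ge\tfrac14\beta\,\#\mathcal J\,\#I\,(V+1).
\]
If $g_s^{\sigma'}(z)\ne0$ for $z\in Z_\sigma$, then $z\in R_s(z')$ for the peak $z'\in Z_{\sigma'}$ in $P=P_j(z)$. Then $X_{j+1}(z)=\sigma_j(P)$ and $X_{j+1}(z')=\sigma'_j(P)$ share the first $i\ge h$ digits, so $\sigma,\sigma'$ agree at $(j,P)$. As $z$ runs through $Z_\sigma$, $P_j(z)$ runs once through $\mathcal P_j$. Hence $\mathbb E_\sigma g_s^{\sigma'}$ is at most $2^{-(m-w)}$ times the number of agreements of type $j$, and summing over $(j,i,v)$,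
\[
\mathbb E_\sigma f_{\sigma'}\le\beta\,\#I\,(V+1)\,2^{-(m-w)}\,\frac Q8=\tfrac18\beta\,\#\mathcal J\,\#I\,(V+1).
\]
The functions are continuous, so the $L_\infty$-norm of their difference is the supremum and dominates $\mathbb E_\sigma(f_\sigma-f_{\sigma'})\ge\frac18\beta\,\#\mathcal J\,\#I\,(V+1)$. Finally $\#\mathcal J\,\#I\ge\frac m{4w}\cdot\frac w8=\frac m{32}$ by \eqref{eq:J}, and $\beta(V+1)=2^{-rm}(V+1)^{1/2}$.
\end{proof}

\subsection{Counting configurations}

\begin{lemma}\label{lem:count}
There are at least $2^{2^m/256}$ configurations any two of which agree at fewer than $Q/8$ pairs.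
\end{lemma}

\begin{proof}
Fix $\sigma$ and let $\sigma'$ be random, with independent uniform permutations $\sigma'_j(P^-,\cdot)$ for all $j\in\mathcal J$, $P^-\in\mathcal P_j^-$. Fix $j$, $P^-$ and $u$ distinct values of $y$. Agreement at all of them leaves at most $(B2^{-h})^u$ assignments of the images, each of probability $(B-u)!/B!$. The geometric mean of the $u$ largest numbers among $1,\dots,B$ is at least $(B!)^{1/B}\ge B/e$, so the probability is at most $(B2^{-h})^u(e/B)^u=(e2^{-h})^u$. By independence, agreement at all pairs of a given set of $t=\lceil Q/8\rceil$ pairs has probability at most $(e2^{-h})^t$. With $\binom Qt\le(eQ/t)^t\le(8e)^t$, $8e^2<2^6$ and $h\ge12$,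
\[
P(\text{agreement at }\ge Q/8\text{ pairs})\le(8e^22^{-h})^t\le2^{(6-h)t}\le2^{-ht/2}.
\]
So a family of fewer than $2^{ht/2}$ configurations excludes a set of probability less than $1$, and a further configuration agreeing with each member at fewer than $Q/8$ pairs can be added. This gives a family of at least $2^{ht/2}$ members, and by $h\ge w/2$, \eqref{eq:J} and $2^w<2m$,
\[
\frac{ht}2\ge\frac{wQ}{32}=\frac{w\,\#\mathcal J\,2^{m-w}}{32}\ge\frac1{32}\cdot\frac m4\cdot\frac{2^m}{2m}=\frac{2^m}{256}.\qedhere
\]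
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:lower}]
Given a large $k$, let $m$ be minimal with $2^m/256>k$. Then $2^m\le512k$, $m\ge\log k$, and $m>2^{21}$ for $k\geq k_0$. By Lemmas~\ref{lem:norm}, \ref{lem:sep} and \ref{lem:count}, the class contains more than $2^k$ functions $C_2^{-1}f_\sigma$ at mutual distance at least $(256C_2)^{-1}m2^{-rm}(V+1)^{1/2}$. Here $2^{-rm}\ge512^{-1/2}k^{-r}$, and $V+1\ge\min\{\frac w8,\frac1{1-2r}\}\ge\frac18\Lambda_r(k)$ because $w\ge\log m\ge\log\log k$. Now (E2) gives the claim.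
\end{proof}

\section{From finite $q$ to $q=\infty$}\label{sec:infty}

The proof of Lemma~\ref{lem:bumps} needs $q<\infty$, since the multiplier theorem and the Fefferman--Stein inequality are used for $1<q<\infty$. We reach $q=\infty$ indirectly. A function $\varphi\in L_{q_1}$ is a bounded function plus a function that is small in $L_p$, $p<q_1$. Since the upper bound for $p$ and the lower bound for $q_1$ have the same order $\Phi_r$, the small part cannot account for the lower bound.

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]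
Let $p=2/r_0$, so $p\ge4$ and $r_0>1/p$, and let $q_1=2p$. Let $\kappa\ge1$ and $\|\varphi\|_{q_1}\le1$; put $\varphi_1=\varphi1_{|\varphi|\le\kappa}$ and $\varphi_0=\varphi-\varphi_1$. Then $\|\varphi_1\|_\infty\le\kappa$, and $|\varphi_0|^p\le\kappa^{p-q_1}|\varphi|^{q_1}$ gives $\|\varphi_0\|_p^p\le\kappa^{-p}$. So $\mathbf W^r_{q_1,\alpha}\subset\kappa\mathbf W^r_{\infty,\alpha}+\kappa^{-1}\mathbf W^r_{p,\alpha}$, for real and for complex classes alike, and by (E1)
\[
\varepsilon_{2k}(\mathbf W^r_{q_1,\alpha},L_\infty)\le\kappa\,\varepsilon_k(\mathbf W^r_{\infty,\alpha},L_\infty)+\kappa^{-1}\varepsilon_k(\mathbf W^r_{p,\alpha},L_\infty).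
\]
By Proposition~\ref{prop:lower} and \eqref{eq:Phi} the left side is at least $c_1\Phi_r(k)$, and by part (a) the last entropy number is at most $C_3\Phi_r(k)$, for all $r\in[r_0,\frac12]$; here $c_1$, $C_3$ and the threshold for $k$ depend only on $r_0$. The choice $\kappa=\max\{1,2C_3/c_1\}$ gives $\varepsilon_k(\mathbf W^r_{\infty,\alpha},L_\infty)\ge\frac{c_1}{2\kappa}\Phi_r(k)$. Since $\mathbf W^r_{\infty,\alpha}\subset\mathbf W^r_{q,\alpha}$ for all $1\le q\le\infty$, part (b) follows with constants depending only on $r_0$.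
\end{proof}

\section{Unbounded functions for $r\le1/q$}\label{sec:range}

\begin{proof}[Proof of Theorem~\ref{thm:main}(c)]
Let $2<q<\infty$, $0<r\le1/q$, and suppose $\mathbf W^r_{q,\alpha}\subset L_\infty$. Then $\varphi\mapsto F_r(\cdot,\alpha)*\varphi$ maps $L_q$ into $L_\infty$. It is bounded from $L_q$ to $L_q$ by Young's inequality, since the kernel is integrable; so its graph in $L_q\times L_\infty$ is closed, and it is bounded from $L_q$ to $L_\infty$ by the closed graph theorem. For a trigonometric polynomial $\varphi$ the image is a polynomial, and its value at $0$ is bounded by its $L_\infty$-norm. Hence $\varphi\mapsto(2\pi)^{-2}\int F_r(-y,\alpha)\varphi(y)\,dy$ extends to a bounded functional on $L_q$, which has the form $(2\pi)^{-2}\int G(-y)\varphi(y)\,dy$ with $G\in L_{q'}$, $1<q'<2$. Testing with exponentials shows $\hat G(\nu)=\lambda(\nu_1)\lambda(\nu_2)$.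

To remove the phase, let $\mathsf m(\nu)=e^{i(\operatorname{sgn}\nu_1+\operatorname{sgn}\nu_2)\alpha\pi/2}$ with $\operatorname{sgn}0=0$. This function has modulus $1$ and is constant on each product of blocks, so $T_{\mathsf m}G\in L_{q'}$ by the multiplier theorem. By \eqref{eq:lambda}, $e^{i\operatorname{sgn}(\nu)\alpha\pi/2}\lambda(\nu)$ equals $|\nu|^{-r}$ for $\nu\ne0$ and $1$ for $\nu=0$. Thus $T_{\mathsf m}G$ has the Fourier coefficients of the integrable function $F_r(x_1,0)F_r(x_2,0)$ and coincides with it almost everywhere. By Fubini's theorem the univariate function $F_r(x,0)=1+2\sum_{\nu\ge1}\nu^{-r}\cos\nu x$ lies in $L_{q'}(0,2\pi)$. But $\sum_{\nu\ge1}\nu^{-r}\cos\nu x\sim c_rx^{r-1}$ as $x\to0+$, with $c_r=\Gamma(1-r)\sin(\pi r/2)>0$; see \cite{Zygmund}. The condition $r\le1/q$ means $(1-r)q'\ge1$, so $x^{(r-1)q'}$ is not integrable at $0$, a contradiction.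
\end{proof}

\begin{thebibliography}{9}

\bibitem{Zygmund} Zygmund, \emph{Trigonometric Series}, Ch.~V.2.

\end{thebibliography}
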